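\title{Non-topological multivortices of the non-Abelian self-dual Chern--Simons system}

\begin{abstract}
We prove that the elliptic system governing multivortices of the relativistic non-Abelian self-dual Chern--Simons equations has non-topological solutions for the Cartan matrix of every simple Lie algebra, every coupling constant and every configuration of vortex points. After a rescaling the system is a variational perturbation of order $\varepsilon^2$ of the Toda system. The Toda system has explicit solutions for arbitrary vortex points, parametrized by a unipotent group once the constants at infinity are fixed. We show that these solutions are nondegenerate when all vortices sit at the origin, and that the leading term of the reduced functional is coercive on the unipotent group as soon as there is one vortex; an interior minimum then gives a solution. Without vortices, radial symmetry suffices. The solutions are of size $\varepsilon^2$, and their constants at infinity can be prescribed.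
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $K=(K_{ab})$ be the $r\times r$ Cartan matrix of a simple Lie algebra of rank $r$, and let $\lambda>0$. For $a=1,\dots,r$ let $N_a\ge0$ be an integer and let $p_{a1},\dots,p_{aN_a}\in\mathbb R^2$ be points, with repetitions allowed; they are called vortex points. Multivortices of the relativistic non-Abelian self-dual Chern--Simons equations are governed by the system
\begin{equation}\label{eq:CS}
\Delta u_a=\lambda\Big(-\sum_{b=1}^rK_{ab}e^{u_b}+\sum_{b=1}^r\sum_{c=1}^rK_{ab}e^{u_b}K_{bc}e^{u_c}\Big)+4\pi\sum_{j=1}^{N_a}\delta_{p_{aj}},\qquad a=1,\dots,r,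
\end{equation}
on $\mathbb R^2$, where $\delta_p$ is the Dirac measure at $p$. A \emph{solution} is a vector $(u_1,\dots,u_r)$ such that each $u_a-2\sum_j\ln|x-p_{aj}|$ is smooth and the equations hold in the sense of distributions. Thus $e^{u_a}$ is a smooth nonnegative function whose zeros are exactly the points $p_{aj}$. Since the algebra is simple, $K$ is indecomposable, and the system does not split into systems of lower rank. For $\mathbf G_2$, with $K=\begin{pmatrix}2&-1\\-3&2\end{pmatrix}$ and $\lambda=1$, it reads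
\begin{align*}
\Delta u_1&=-2e^{u_1}+e^{u_2}+4e^{2u_1}-2e^{2u_2}+e^{u_1+u_2}+4\pi\textstyle\sum_j\delta_{p_{1j}},\\
\Delta u_2&=3e^{u_1}-2e^{u_2}-6e^{2u_1}+4e^{2u_2}-3e^{u_1+u_2}+4\pi\textstyle\sum_j\delta_{p_{2j}}.
\end{align*}

Which limits can $y=(e^{u_a})_a$ have at infinity? The nonlinearity in \eqref{eq:CS} is $\lambda\sum_bK_{ab}\,y_b\big((Ky)_b-1\big)$. As $K$ is invertible, it vanishes exactly when, for each $b$, either $y_b=0$ or $(Ky)_b=1$. There are two extreme cases. In the first, $(Ky)_b=1$ for all $b$, that is, $y_a=\sum_b(K^{-1})_{ab}$; this is the principal embedding vacuum. Solutions with $e^{u_a}\to\sum_b(K^{-1})_{ab}$ and $\nabla u_a\to0$ at infinity are called \emph{topological}, and they are known to exist. In the second case $y=0$; solutions with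
\begin{equation}\label{eq:nontop}
\lim_{|x|\to\infty}e^{u_a(x)}=0,\qquad a=1,\dots,r,
\end{equation}
are called \emph{non-topological}. Their existence for $r\ge2$, for every $K$, every $\lambda$ and every choice of vortices, has been posed as an open problem. We prove it.

\begin{theorem}\label{thm:main}
For every Cartan matrix $K$ of a simple Lie algebra of rank $r\ge2$, every $\lambda>0$, all integers $N_a\ge0$ and all points $p_{aj}\in\mathbb R^2$, the system \eqref{eq:CS} has a solution satisfying \eqref{eq:nontop}.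
\end{theorem}

Where $e^{u}$ is small, the quadratic terms of \eqref{eq:CS} are negligible next to the linear ones, and what remains is the Toda system $\Delta u_a=-\lambda\sum_bK_{ab}e^{u_b}+4\pi\sum_j\delta_{p_{aj}}$, which can be solved explicitly. One therefore expects solutions that are small on the whole plane, that decay like Toda solutions, and whose existence depends little on the exact form of the quadratic term. The following theorem makes this precise. It uses two pieces of data attached to $K$. There is a positive diagonal matrix $D=\operatorname{diag}(d_a)$ with $DK$ symmetric; it is unique up to a positive factor, because $d_aK_{ab}=d_bK_{ba}$ determines $d_a/d_b$ whenever $K_{ab}\neq0$ and $K$ is indecomposable. There is also an involution $a\mapsto a^*$ of $\{1,\dots,r\}$, defined by $w_0\alpha_a=-\alpha_{a^*}$, where the $\alpha_a$ are the simple roots and $w_0$ is the longest element of the Weyl group (see Section~\ref{sec:lie}). For $\mathbf A_2$ one has $1^*=2$, since $s_1s_2s_1\alpha_1=-\alpha_2$; for $\mathbf G_2$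 one has $a^*=a$, since the involution preserves $K$ and $K_{12}\ne K_{21}$.

\begin{theorem}\label{thm:strong}
Let $r\ge1$, let $K$ be the Cartan matrix of a simple Lie algebra of rank $r$, and let $A$ be a real $r\times r$ matrix such that $DA$ is symmetric and, for one choice of the sign $\pm$ and some $\kappa_0>0$,
\begin{equation}\label{eq:signA}
\pm\,y^TDAy\ge\kappa_0|y|^2\qquad\text{for all }y\in[0,\infty)^r .
\end{equation}
If all $N_a=0$, no condition on $A$ is needed. Let $\lambda>0$, $N_a\ge0$, $p_{aj}\in\mathbb R^2$ and $(C_1,\dots,C_r)\in\mathbb R^r$ be arbitrary. Then there is $\varepsilon_0>0$ such that for every $\varepsilon\in(0,\varepsilon_0)$ the system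
\begin{equation}\label{eq:CSA}
\Delta u_a=\lambda\Big(-\sum_bK_{ab}e^{u_b}+\sum_{b,c}K_{ab}e^{u_b}A_{bc}e^{u_c}\Big)+4\pi\sum_j\delta_{p_{aj}}
\end{equation}
has a solution such that, as $|x|\to\infty$,
\[
u_a(x)=2\ln\varepsilon-\gamma_a^\varepsilon\ln\big(\varepsilon\sqrt\lambda\,|x|\big)+C_a+o(1),\qquad\gamma_a^\varepsilon=2N_{a^*}+4+O(\varepsilon^2),
\]
and $\sup_{\mathbb R^2}e^{u_a}\le C\varepsilon^2$ with $C$ independent of $\varepsilon$. In particular there are infinitely many non-topological solutions for every vortex configuration.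
\end{theorem}

The matrix $DK$ is positive definite (Section~\ref{sec:lie}), so $A=K$ is admissible, and $\gamma^\varepsilon_a>0$ for small $\varepsilon$. Hence Theorem~\ref{thm:main} follows from Theorem~\ref{thm:strong}, and we prove the latter.

\subsection*{Conventions} We identify $\mathbb R^2$ with $\mathbb C$ and write $\partial=\partial_z$, $\bar\partial=\partial_{\bar z}$, so that $\Delta=4\partial\bar\partial$. For vectors, $y\circ y'$ is the componentwise product and $e^v=(e^{v_a})_a$. Integrals without a domain are over $\mathbb R^2$.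

\subsection*{Scaling} If $u$ solves \eqref{eq:CSA} with $\lambda=1$ and vortices $\sqrt\lambda\,p_{aj}$, then $x\mapsto u(\sqrt\lambda\,x)$ solves it with coupling $\lambda$ and vortices $p_{aj}$. So let $\lambda=1$ and put $u_a(x)=v_a(\varepsilon x)+2\ln\varepsilon$ with $\varepsilon>0$. Then $\Delta u$ and $e^u$ acquire the factor $\varepsilon^2$ and the quadratic term acquires $\varepsilon^4$, so \eqref{eq:CSA} is equivalent to
\begin{equation}\label{eq:scaled}
\Delta v=-Ke^v+\varepsilon^2K\big(e^v\circ Ae^v\big)+4\pi\Big(\sum_j\delta_{\varepsilon p_{aj}}\Big)_a .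
\end{equation}
At $\varepsilon=0$ this is the Toda system with all vortices at the origin.

\subsection*{The method} The implicit function theorem does not apply to \eqref{eq:scaled} directly, because Toda solutions come in families. Even after the constants $C_a$ are fixed, a family $U^{\varepsilon,c}$ with $c\in\mathbb R^d$ remains, and the linearized operator has a kernel of dimension at least $d$. We use a Lyapunov--Schmidt reduction: solve \eqref{eq:scaled} near $U^{\varepsilon,c}$ up to $d$ multipliers, and then choose $c$ so that the multipliers vanish. Three facts make this work.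

First, the family $U^{\varepsilon,c}$ exists for the true vortex points $\varepsilon p_{aj}$ (Sections~\ref{sec:toda} and~\ref{sec:asym}). This matters. Moving the vortices from $0$ to $\varepsilon p_{aj}$ is a perturbation of order $\varepsilon$, larger than the term of order $\varepsilon^2$ that we want to exploit; building it into the family removes it.

Second, at $\varepsilon=0$ the kernel of the linearization is exactly the tangent space of the family (Section~\ref{sec:nondeg}).

Third, \eqref{eq:scaled} is variational when $DA$ is symmetric, so the values of $c$ we need are the critical points of a function of $c$. This function is a constant minus $\varepsilon^2W_0(c)$ up to smaller terms, where $W_0(c)=\frac12\int\sigma^TDA\sigma$ and $\sigma=e^{U^{0,c}}$. We do not compute $W_0$. We show that $\pm W_0$ is coercive unless all $N_a=0$ (Section~\ref{sec:coer}), so that it has a minimum that survives the perturbation. When all $N_a=0$ coercivity fails, but restriction to radial functions removes the kernel. The reduction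 is carried out in Section~\ref{sec:LS}.

\section{The model case of rank one}\label{sec:rank1}

All three facts can be seen by hand when $r=1$. This section is a guide to the proof and is not used in it. Here $K=(2)$, $D=(1)$, $A$ is a real number, and the Toda system is the Liouville equation $\Delta U=-2e^U+4\pi\sum_j\delta_{\varepsilon p_j}$ with $N$ vortices.

\subsection*{The family} Let $P(z)=\prod_j(z-\varepsilon p_j)$ and $I(z)=\int_0^zP$. For $s\in\mathbb R$ and $c\in\mathbb C$ put
\begin{equation}\label{eq:rank1}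
\sigma=e^U=\frac{4|P|^2}{\tau^2},\qquad\tau=e^{-2s}+e^{2s}|c+I|^2 .
\end{equation}
With $\Phi=e^{2s}(c+I)$ we have $\sigma=4|\Phi'|^2/(1+|\Phi|^2)^2=\Delta\ln(1+|\Phi|^2)$, so $U=\ln(4|\Phi'|^2)-2\ln(1+|\Phi|^2)$ solves the Liouville equation. Since $I$ has leading term $z^{N+1}/(N+1)$,
\[
U=-(2N+4)\ln|z|+\ln4+4\ln(N+1)-4s+o(1)\qquad(|z|\to\infty).
\]
The exponent $2N+4$ is that of Theorem~\ref{thm:strong}. The parameter $s$ fixes the constant at infinity, and $c\in\mathbb R^2$ is invisible there; so $d=2$.

\subsection*{Nondegeneracy} Let $\varepsilon=0$, so $P=z^N$. Differentiating $U$ in $s$, $\operatorname{Re}c$ and $\operatorname{Im}c$ gives nonzero multiples of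
\[
\frac{1-|\Phi|^2}{1+|\Phi|^2},\qquad\frac{\operatorname{Re}\Phi}{1+|\Phi|^2},\qquad\frac{\operatorname{Im}\Phi}{1+|\Phi|^2}.
\]
These are three independent bounded solutions of the linearized equation $\partial\bar\partial\phi=-\frac12\sigma\phi$; the first tends to $-1$ at infinity and the others tend to $0$. There are no further real solutions with $|\phi|\le C(1+|z|)^{1/2}$. To see this, consider $\Omega=z^2(\partial^2\phi-\partial U\,\partial\phi)$. From $\partial\bar\partial U=-\frac12\sigma$ and $\partial\sigma=\sigma\,\partial U$ on $\mathbb C^*=\mathbb C\setminus\{0\}$,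
\[
\bar\partial(\partial^2\phi-\partial U\,\partial\phi)=-\tfrac12\partial(\sigma\phi)+\tfrac12\sigma\,\partial\phi+\tfrac12\sigma\phi\,\partial U=0 .
\]
So $\Omega$ is holomorphic on $\mathbb C^*$. Near $0$ we have $\partial U=N/z+O(1)$, hence $\Omega=O(|z|)$. At infinity $\partial U=O(|z|^{-1})$, and interior estimates for $\phi(t\,\cdot)$ on a fixed annulus, where it solves an equation with potential $t^2\sigma(t\,\cdot)$ bounded in $C^1$, give $\Omega=O(|z|^{1/2})$. An entire function with this growth that vanishes at $0$ is zero. Now $\partial^2\phi=\partial U\,\partial\phi$, its complex conjugate, and $\partial\bar\partial\phi=-\frac12\sigma\phi$ express all second derivatives of $\phi$ linearly through $\phi$ and $\nabla\phi$. Along any path in $\mathbb C^*$ the pair $(\phi,\nabla\phi)$ solves a linear ordinary differential equation, so $\phi$ is determined by three real numbers.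

\subsection*{Coercivity} Keep $\varepsilon=0$ and put $\tilde\sigma(\xi)=4(e^{-2s}+e^{2s}|\xi|^2)^{-2}$, so that $\sigma(z)=|z|^{2N}\tilde\sigma(c+\xi)$ with $\xi=z^{N+1}/(N+1)$. The map $z\mapsto\xi$ is $(N+1)$-to-one with Jacobian $|z|^{2N}$. Hence $\int\sigma=(N+1)\int\tilde\sigma=4\pi(N+1)$ for all $c$, while
\[
\int\sigma^2=(N+1)\int\big((N+1)|\xi-c|\big)^{2N/(N+1)}\,\tilde\sigma(\xi)^2\,d\xi .
\]
If $N>0$ this tends to infinity with $|c|$ by Fatou's lemma, so $W_0=\frac A2\int\sigma^2$ is coercive up to the sign of $A$. If $N=0$ it is constant, because $c$ is then a translation. The picture for $N>0$ is this: for large $c$ the mass of $\sigma$ gathers near the roots of $z^{N+1}/(N+1)=-c$, at distance of order $|c|^{1/(N+1)}$ from the origin, in discs whose radius is of order $1/|P|$, that is, $|c|^{-N/(N+1)}$. Mass that moves away from the vortex must concentrate. The same substitution turns this into an identity: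
\[
\int\sigma\ln\sigma-2N\int\sigma\ln|z|=(N+1)\int\tilde\sigma\ln\tilde\sigma
\]
does not depend on $c$. In higher rank there is no such substitution, but this entropy identity survives, and it is the key to coercivity.

\section{Tools}\label{sec:tools}

\subsection{The logarithmic potential}

For $m\in\mathbb R$ let $\mathcal C_m$ be the Banach space of continuous functions $f$ on $\mathbb R^2$ with $\|f\|=\sup(1+|x|)^m|f(x)|<\infty$, and let $X=(\mathcal C_3)^r$. For $f\in\mathcal C_3$ put
\[
Lf(x)=\frac1{2\pi}\int\ln|x-y|\,f(y)\,dy .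
\]
On vectors $L$ acts componentwise, so it commutes with constant matrices.

\begin{lemma}\label{lem:L}
There is a constant $C$ such that for all $f,\tilde f\in\mathcal C_3$:
\begin{itemize}
\item[(i)] $Lf\in C^1$, $\Delta Lf=f$ in the sense of distributions, $|Lf(x)|\le C\|f\|\ln(2+|x|)$ and $|\nabla Lf(x)|\le C\|f\|$;
\item[(ii)] $Lf(x)=\frac1{2\pi}\big(\int f\big)\ln|x|+o(1)$ as $|x|\to\infty$;
\item[(iii)] $\int\tilde fLf=\int fL\tilde f$ and $|\int\tilde fLf|\le C\|f\|\|\tilde f\|$.
\end{itemize}
\end{lemma}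

\begin{proof}
Since $|x-y|\le(1+|x|)(1+|y|)$,
\begin{equation}\label{eq:logbound}
-\big|\ln|x-y|\big|\,1_{\{|x-y|<1\}}\le\ln|x-y|\le\ln(1+|x|)+\ln(1+|y|).
\end{equation}
This gives the bound on $Lf$ and, with Fubini's theorem, part (iii). The gradient is the convolution of $f$ with $\frac1{2\pi}x/|x|^2$, which is integrable on $|x|<1$ and bounded on $|x|\ge1$; this gives continuity and the bound. For (ii) split $\int(\ln|x-y|-\ln|x|)f(y)\,dy$ at $|y|=|x|/2$. On the inner part $|\ln|x-y|-\ln|x||\le2|y|/|x|$, so it is at most $2|x|^{-1}\|f\|\int_{|y|<|x|/2}|y|(1+|y|)^{-3}dy=O(|x|^{-1}\ln|x|)$. On the outer part substitute $y=|x|\eta$: it is at most $|x|^{-1}\|f\|\int_{|\eta|>1/2}\big|\ln|x/|x|-\eta|\big||\eta|^{-3}d\eta=O(|x|^{-1})$.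
\end{proof}

\begin{lemma}\label{lem:smooth}
Let $\mathcal T\subset\mathbb R^l$ be open, and let $f$ be a function on $\mathcal T\times\mathbb R^2$ all of whose $t$-derivatives are continuous in $(t,x)$ and $O((1+|x|)^{-m})$ uniformly for $t$ in compact sets. Then $t\mapsto f(t,\cdot)$ is a $C^\infty$ map into $\mathcal C_m$.
\end{lemma}

\begin{proof}
Taylor's formula gives $|f(t+t',x)-f(t,x)-D_tf(t,x)t'|\le C|t'|^2(1+|x|)^{-m}$, which is differentiability in $\mathcal C_m$. The same applies to each $t$-derivative of $f$.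
\end{proof}

We use four textbook facts.
\begin{itemize}
\item[(E1)] A continuous function on $\mathbb R^2$ that is harmonic in the sense of distributions and of growth $O(\ln|x|)$ is constant.
\item[(E2)] For $q\in C^2$ and $t>0$, $|\nabla q(z)|\le C\big(t^{-1}\sup|q|+t\sup|\Delta q|\big)$, the suprema being taken over the disc of radius $t/2$ about $z$.
\item[(E3)] If $\phi\in C^1$ solves $\Delta\phi=\mathcal N(x,\phi)$ with $\mathcal N$ smooth, then $\phi$ is smooth: $\phi\in C^m$ makes the right side $C^{m-1,\alpha}$, so $\phi\in C^{m+1,\alpha}$. A bound for $|\phi|$ on a disc bounds the derivatives of each order on every smaller disc.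
\item[(E4)] An injective operator of the form identity plus compact on a Banach space is an isomorphism.
\end{itemize}

\subsection{Lie theory}\label{sec:lie}

The transpose of $K$ is again the Cartan matrix of a simple Lie algebra, so whichever convention is used we may choose a complex simple Lie algebra $\mathfrak g$ with Chevalley generators $e_a,f_a,h_a$, Cartan subalgebra $\mathfrak h=\bigoplus\mathbb Ch_a$ and simple roots $\alpha_a$ such that
\[
\alpha_a(h_b)=K_{ab},\qquad[e_a,f_b]=\delta_{ab}h_a,\qquad[x,e_a]=\alpha_a(x)e_a,\qquad[x,f_a]=-\alpha_a(x)f_a\quad(x\in\mathfrak h).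
\]
Let $\mathfrak h_{\mathbb R}=\bigoplus\mathbb Rh_a$. The $\alpha_a$ form a basis of $\mathfrak h_{\mathbb R}^*$. Every root $\beta$ is a combination of simple roots with integer coefficients of one sign; the sum of the coefficients is its height. Collecting root spaces by height gives a grading $\mathfrak g=\bigoplus_k\mathfrak g_k$ with $\mathfrak g_0=\mathfrak h$, $\mathfrak g_1=\bigoplus\mathbb Ce_a$, $\mathfrak g_{-1}=\bigoplus\mathbb Cf_a$; we write $x_k$ for the component of $x$ in $\mathfrak g_k$. Put $\mathfrak n_\pm=\bigoplus_{\pm k>0}\mathfrak g_k$, $\mathfrak b_-=\mathfrak h\oplus\mathfrak n_-$ and $d=\dim_{\mathbb R}\mathfrak n_+$. Let $G$ be the simply connected group of $\mathfrak g$, with subgroups $N_\pm$, $B_-$ and $\mathcal A=\exp\mathfrak h_{\mathbb R}$. The map $\exp:\mathfrak n_\pm\to N_\pm$ is a diffeomorphism. For $x\in\mathfrak h$, $\operatorname{Ad}(e^x)$ multiplies the root space of $\beta$ by $e^{\beta(x)}$. We compute as in a faithful matrix representation, so $\operatorname{Ad}(g)x=gxg^{-1}$.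 A subset of $G$ is \emph{bounded} if it lies in a compact set.

\emph{The invariant form.} Let $(\cdot,\cdot)$ be an invariant form on $\mathfrak g$, positive definite on $\mathfrak h_{\mathbb R}$, and let $d_a=2/(\alpha_a,\alpha_a)$. Then $(x,h_a)=d_a\alpha_a(x)$ for $x\in\mathfrak h$. With $D=\operatorname{diag}(d_a)$, the matrix
\[
S:=DK=\big((h_a,h_b)\big)_{ab}=K^TD
\]
is a Gram matrix, hence symmetric and positive definite.

\emph{The compact form.} Let $x\mapsto x^*$ be the antilinear anti-automorphism of $\mathfrak g$ with $e_a^*=f_a$, $f_a^*=e_a$, $h_a^*=h_a$; it exchanges $\mathfrak g_k$ and $\mathfrak g_{-k}$, and it lifts to $G$. The group $\mathcal U=\{k:k^*k=1\}$ is compact, with Lie algebra $\mathfrak u=\{x^*=-x\}$, so that $i\mathfrak u=\{x^*=x\}$ and $\dim_{\mathbb R}\mathfrak u=r+d$. Every finite-dimensional representation carries a Hermitian product for which $*$ is the adjoint; weight spaces are then orthogonal. The \emph{Iwasawa decomposition} says that multiplication $\mathcal U\times\mathcal A\times N_-\to G$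 is a diffeomorphism.

\emph{The Weyl group.} It acts on $\mathfrak h_{\mathbb R}$ and its dual and permutes the roots; each element $w$ has a representative $\dot w\in\mathcal U$ with $\dot we^x\dot w^{-1}=e^{wx}$. The longest element $w_0$ is the only one that sends all simple roots to negative roots; $w_0^2=1$ and $w_0\alpha_a=-\alpha_{a^*}$. The \emph{Bruhat decomposition} says that $G$ is the union of the sets $B_-\dot wB_-$. The set $B_-\dot w_0B_-$ is open, and $(b,m)\mapsto b\dot w_0m$ is a diffeomorphism of $B_-\times N_-$ onto it.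

\emph{Fundamental representations.} Let $\varpi_b$ be defined by $\varpi_b(h_a)=\delta_{ab}$, so that $\alpha_a=\sum_bK_{ab}\varpi_b$. Let $V_b$ be the irreducible representation with lowest weight $-\varpi_b$ and $\mathbf v_b$ a unit lowest weight vector; it is fixed by $N_-$. The highest weight is $\Lambda_b=-w_0\varpi_b$. Every weight has the forms $-\varpi_b+\beta$ and $\Lambda_b-\beta'$ with $\beta,\beta'$ sums of simple roots (possibly empty). Elements of $N_+$ add to a weight vector only components of higher weight, elements of $N_-$ only components of lower weight.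

\begin{lemma}\label{lem:ade}
If $E=\sum c_ae_a$ with all $c_a\ne0$, then $\operatorname{ad}E:\mathfrak g_{-k}\to\mathfrak g_{-k+1}$ is injective for every $k\ge1$.
\end{lemma}

\begin{proof}
Let $\mathsf e=\sum_ae_a$. As the $\alpha_a$ are a basis of $\mathfrak h^*$, there is $x\in\mathfrak h$ with $E=\operatorname{Ad}(e^x)\mathsf e$, and $\operatorname{Ad}(e^x)$ preserves the grading; so we may take $E=\mathsf e$. Let $x_0=\sum_a t_ah_a$ satisfy $\alpha_a(x_0)=2$ for all $a$. Then $\mathsf e$, $x_0$, $\sum_a t_af_a$ is an $\mathfrak{sl}_2$-triple and $\operatorname{ad}x_0=2k$ on $\mathfrak g_k$. In a finite-dimensional $\mathfrak{sl}_2$-module the kernel of the raising operator contains only weights $\ge0$.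
\end{proof}

The notation $\mathsf e=\sum_ae_a$ is kept below. Finally put $\mu_a=N_a+1$ and let $\mu\in\mathfrak h_{\mathbb R}$ be defined by $\alpha_a(\mu)=\mu_a$. Then $\beta(\mu)$ is a positive integer for every nonempty sum $\beta$ of simple roots. For $z=|z|e^{i\theta}\ne0$ let $z^\mu=\exp((\ln|z|+i\theta)\mu)$. This element depends on the choice of $\theta$, but $\operatorname{Ad}(z^\mu)$ multiplies the root space of $\beta$ by $z^{\beta(\mu)}$, so $\operatorname{Ad}(z^\mu)$ and conjugation by $z^\mu$ on $N_\pm$ are single-valued on $\mathbb C^*$. Identities that contain $z^\mu$ itself are meant for any fixed choice of $\theta$ at the point considered. Note that $e^{i\theta\mu}\in\mathcal U$ and that it commutes with $\mathcal A$.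

\section{Explicit solutions of the Toda system}\label{sec:toda}

In rank one, let $g(z)=\begin{pmatrix}1&I\\0&1\end{pmatrix}$ and $\mathbf v=(0,1)^T$. Then $g'=gPe_1$, and the function $\tau$ of \eqref{eq:rank1} is $\|e^{sh_1}\exp(ce_1)g(z)\mathbf v\|^2$. In this form the construction makes sense for every $\mathfrak g$.

Let $P_a(z)=\prod_j(z-\varepsilon p_{aj})$ with $\varepsilon\in\mathbb R$, let $E=\sum_aP_ae_a$, and let $g=g_\varepsilon:\mathbb C\to N_+$ be the holomorphic solution of $g'=gE$, $g(0)=1$. Fix $s\in\mathfrak h_{\mathbb R}$; it is arbitrary and will be chosen at the very end to match the constants $C_a$. For $\nu=\exp c$ with $c\in\mathfrak n_+$ write the Iwasawa decomposition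
\begin{equation}\label{eq:iwa}
e^s\nu\,g(z)=k\,e^{Q/2}\,n,\qquad k\in\mathcal U,\quad Q\in\mathfrak h_{\mathbb R},\quad n\in N_- .
\end{equation}
The factors are smooth in $(z,\varepsilon,c,s)$. We fix a real basis of $\mathfrak n_+$ and regard $c$ as a point $(c_1,\dots,c_d)\in\mathbb R^d$. Put
\[
F=e^{-Q}E^*e^Q=\sum_a\bar P_ae^{\alpha_a(Q)}f_a,\qquad\mathcal E=e^{Q/2}Ee^{-Q/2},\qquad\Psi=gn^{-1},\qquad\tau_b=\|e^s\nu g\mathbf v_b\|^2 .
\]

\begin{proposition}\label{prop:toda}
The following identities hold on $\mathbb C$: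
\begin{gather}
\bar\partial n\,n^{-1}=F,\qquad\partial Q+\partial n\,n^{-1}=nEn^{-1}-E,\label{eq:nE}\\
\partial\bar\partial Q=-\sum_a|P_a|^2e^{\alpha_a(Q)}h_a,\label{eq:Q}\\
\Psi^{-1}d\Psi=\omega:=(E+\partial Q)\,dz-F\,d\bar z,\qquad k^{-1}dk=(\mathcal E+\tfrac12\partial Q)\,dz-(\mathcal E^*+\tfrac12\bar\partial Q)\,d\bar z.\label{eq:conn}
\end{gather}
The functions $U_a=\ln(4|P_a|^2)+\alpha_a(Q)$ solve the Toda system
\begin{equation}\label{eq:toda}
\Delta U_a=-\sum_bK_{ab}e^{U_b}+4\pi\sum_j\delta_{\varepsilon p_{aj}},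
\end{equation}
and $\tau_b=e^{-\varpi_b(Q)}$, so that
\begin{equation}\label{eq:sigma}
\sigma_a:=e^{U_a}=4|P_a|^2\prod_b\tau_b^{-K_{ab}} .
\end{equation}
\end{proposition}

\begin{proof}
The unitary factor drops out of $\mathcal M:=(e^s\nu g)^*e^s\nu g=n^*e^Qn$. Since $g$ is holomorphic and $g^*$ is antiholomorphic, $\mathcal M^{-1}\partial\mathcal M=g^{-1}g'=E$. Differentiating $n^*e^Qn$ and conjugating by $n$ we obtain
\[
e^{-Q}\big(n^{*-1}\partial n^*\big)e^Q+\partial Q+\partial n\,n^{-1}=nEn^{-1}.
\]
The three terms on the left lie in $\mathfrak n_+$, $\mathfrak h$, $\mathfrak n_-$, and the right side lies in $E+\mathfrak b_-$ because $\operatorname{ad}\mathfrak n_-$ lowers the grade. The $\mathfrak b_-$-part is the second identity in \eqref{eq:nE}. The $\mathfrak n_+$-part is $n^{*-1}\partial n^*=e^QEe^{-Q}$, and applying $*$ gives the first.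

The grade $0$ part of the second identity is $\partial Q=(nEn^{-1})_0$. Since $\bar\partial E=0$, we have $\bar\partial(nEn^{-1})=[F,nEn^{-1}]$, whose grade $0$ part is $[F,E]=-\sum|P_a|^2e^{\alpha_a(Q)}h_a$. This is \eqref{eq:Q}. Applying $4\alpha_a$ and using $\alpha_a(h_b)=K_{ab}$ and $\Delta\ln|z-p|^2=4\pi\delta_p$ gives \eqref{eq:toda}. Since $n\mathbf v_b=\mathbf v_b$ and $k$ is unitary, $\tau_b=\|e^{Q/2}\mathbf v_b\|^2=e^{-\varpi_b(Q)}$, and \eqref{eq:sigma} follows from $\alpha_a=\sum_bK_{ab}\varpi_b$.

Next, $\Psi^{-1}d\Psi=nEn^{-1}dz-dn\,n^{-1}$, which is $\omega$ by \eqref{eq:nE}. Finally $k=e^s\nu\Psi e^{-Q/2}$, so $k^{-1}dk=e^{Q/2}\omega e^{-Q/2}-\frac12dQ$, and $e^{Q/2}Fe^{-Q/2}=e^{-Q/2}E^*e^{Q/2}=\mathcal E^*$.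
\end{proof}

We write $U^{\varepsilon,c}$, $\sigma^{\varepsilon,c}$ when the parameters matter. To see how $g$ grows, expand it. In any representation
\[
g=\sum I_{a_1\dots a_m}(z)\,e_{a_1}\cdots e_{a_m},\qquad I_\emptyset=1,\quad I'_{a_1\dots a_m}=I_{a_1\dots a_{m-1}}P_{a_m},\quad I_{a_1\dots a_m}(0)=0\ \ (m\ge1),
\]
a finite sum, as one sees by inserting it into $g'=gE$. By induction $I_{a_1\dots a_m}$ is a polynomial in $z$ of degree $\mu_{a_1}+\dots+\mu_{a_m}$, its coefficients are polynomials in $\varepsilon$, and its leading coefficient $\prod_{i=1}^m(\mu_{a_1}+\dots+\mu_{a_i})^{-1}$ does not depend on $\varepsilon$. For $\varepsilon=0$ it is a monomial. Since conjugation by $z^\mu$ multiplies $e_a$ by $z^{\mu_a}$, this means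
\begin{equation}\label{eq:homog}
g_0(z)=z^\mu g_*z^{-\mu},\qquad g_*:=g_0(1).
\end{equation}

\begin{example}\label{ex:A2}
Let $\mathfrak g=\mathfrak{sl}_3$ act on $\mathbb C^3$ with basis $\mathbf b_1,\mathbf b_2,\mathbf b_3$, with $e_1\mathbf b_2=\mathbf b_1$, $e_2\mathbf b_3=\mathbf b_2$, and take $s=0$, $c=0$. Then $g=1+I_1e_1+I_2e_2+I_{12}e_1e_2$, $V_2=\mathbb C^3$ with $\mathbf v_2=\mathbf b_3$, and $V_1=\Lambda^2\mathbb C^3$ with $\mathbf v_1=\mathbf b_2\wedge\mathbf b_3$. Using $I_1I_2-I_{12}=I_{21}$ (both sides vanish at $0$ and have derivative $P_1I_2$),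
\[
\tau_1=1+|I_1|^2+|I_{21}|^2,\qquad\tau_2=1+|I_2|^2+|I_{12}|^2 .
\]
Both grow like $|z|^{2\mu_1+2\mu_2}$, so $\sigma_1=4|P_1|^2\tau_2/\tau_1^2$ decays like $|z|^{2N_1-2\mu_1-2\mu_2}=|z|^{-(2N_2+4)}$. The decay of the first component is set by the number of vortices of the second, in agreement with $1^*=2$.
\end{example}

\section{Behavior at infinity}\label{sec:asym}

By \eqref{eq:sigma} we need the exact growth of each $\tau_b$. The term of top degree comes from the highest weight component of $g\mathbf v_b$, and the difficulty is to show that its coefficient is not zero. In general this coefficient is a sum of many terms. We avoid computing it: the Bruhat cell of $g_*$ determines the growth of the radial solution, and the conserved energy of the radial Toda equation leaves only one cell.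

\begin{lemma}\label{lem:w0}
$g_*\in B_-\dot w_0B_-$. Consequently the highest weight component of $g_*\mathbf v_b$ has norm $\kappa_b>0$ for every $b$.
\end{lemma}

\begin{proof}
Write $g_*=b_1\dot wb_2$ with $b_1,b_2\in B_-$. Then $g_*\mathbf v_b$ is a nonzero multiple of $b_1\dot w\mathbf v_b$, which is a nonzero vector of weight $-w\varpi_b$ plus vectors of weights $-w\varpi_b-\beta$ with $\beta(\mu)>0$. Take $\varepsilon=0$, $c=0$, $s=0$. By \eqref{eq:homog}, $\tau_b=|z|^{2\varpi_b(\mu)}\|z^\mu g_*\mathbf v_b\|^2$, and $z^\mu$ multiplies a vector of weight $\lambda'$ by a number of modulus $|z|^{\lambda'(\mu)}$. Hence $\tau_b$ is radial, so $Q$ is radial, and $\tau_b\sim\mathrm{const}\cdot|z|^{2(\varpi_b-w\varpi_b)(\mu)}$ as $|z|\to\infty$ with a positive constant. By \eqref{eq:sigma},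
\[
|z|^2e^{U_a}\sim\mathrm{const}\cdot|z|^{2\mu_a-2(\alpha_a-w\alpha_a)(\mu)}=\mathrm{const}\cdot|z|^{2(w\alpha_a)(\mu)} .
\]
Let $t=\ln|z|$, $\hat Q=Q+2t\mu$ and $y_a=U_a+2t=\ln4+\alpha_a(\hat Q)$. On radial functions $\Delta=e^{-2t}\partial_t^2$, so \eqref{eq:Q} reads $\hat Q''=-\sum_ae^{y_a}h_a$. Since $(\hat Q',h_a)=d_ay_a'$, the energy $\frac12(\hat Q',\hat Q')+\sum_ad_ae^{y_a}$ is constant; it equals its limit $2(\mu,\mu)$ as $t\to-\infty$, where $Q'\to0$ and $e^{y_a}\to0$. Both terms are nonnegative, so $e^{y_a}=|z|^2e^{U_a}$ is bounded and $(w\alpha_a)(\mu)\le0$. As $\mu$ is positive on positive roots, $w\alpha_a$ is a negative root for every $a$, and $w=w_0$. The nonzero component of weight $-w\varpi_b$ found above is then of weight $\Lambda_b$.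
\end{proof}

\begin{lemma}\label{lem:asym}
Let $m_b=(\varpi_b-w_0\varpi_b)(\mu)$, a positive integer. Then
\begin{equation}\label{eq:tau}
\tau_b=e^{2\Lambda_b(s)}\kappa_b^2|z|^{2m_b}+\big(\text{terms }z^i\bar z^j\text{ with }i,j\le m_b,\ i+j<2m_b\big),
\end{equation}
with coefficients that are polynomial in $(\varepsilon,c)\in\mathbb R\times\mathbb R^d$ and smooth in $s$. For $(\varepsilon,c)$ in a compact set, $\tau_b\ge C^{-1}(1+|z|)^{2m_b}$. Moreover:
\begin{itemize}
\item[(i)] The map $(\varepsilon,c)\mapsto\sigma^{\varepsilon,c}$ is $C^\infty$ into $(\mathcal C_4)^r$. The functions $Z_i:=\partial_{c_i}U$ tend to $0$ at infinity, and $(\varepsilon,c)\mapsto Z_i$ is $C^\infty$ into $(\mathcal C_0)^r$.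
\item[(ii)] $U=H-KL\sigma$, where
\[
H_a=2\sum_j\ln|x-\varepsilon p_{aj}|+C_a,\qquad C_a=\ln4-\sum_bK_{ab}\big(\ln\kappa_b^2+2\Lambda_b(s)\big).
\]
The masses $M_b=\int\sigma_b$ do not depend on $(\varepsilon,c)$, and $\frac1{2\pi}(KM)_a-2N_a=2N_{a^*}+4$.
\item[(iii)] With $\zeta_i:=-\sigma\circ Z_i=-\partial_{c_i}\sigma\in X$ one has $Z_i=KL\zeta_i$.
\end{itemize}
\end{lemma}

\begin{proof}
The component of $g\mathbf v_b$ of weight $-\varpi_b+\beta$ is the sum of $I_{a_1\dots a_m}e_{a_1}\cdots e_{a_m}\mathbf v_b$ over words with $\alpha_{a_1}+\dots+\alpha_{a_m}=\beta$. It is a polynomial of degree at most $\beta(\mu)$ whose coefficient of $z^{\beta(\mu)}$ is the corresponding component of $g_*\mathbf v_b$. Applying $\nu$ adds contributions from the components of weight $-\varpi_b+\beta'$ with $\beta-\beta'$ a nonempty sum of simple roots; these have degree at most $\beta'(\mu)<\beta(\mu)$ and coefficients polynomial in $(\varepsilon,c)$. So the component of $\nu g\mathbf v_b$ has the same description. The factor $e^s$ multiplies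 it by $e^{(\beta-\varpi_b)(s)}$, and $\tau_b$ is the sum of the squared norms. The largest value of $\beta(\mu)$ is $(\Lambda_b+\varpi_b)(\mu)=m_b$, attained only at the highest weight. This gives \eqref{eq:tau}. For $(\varepsilon,c)$ in a compact set, \eqref{eq:tau} and $\kappa_b>0$ give $\tau_b\ge\frac12e^{2\Lambda_b(s)}\kappa_b^2|z|^{2m_b}$ for $|z|\ge R_0$; for $|z|\le R_0$, $\tau_b$ is continuous and positive on a compact set of $(\varepsilon,c,z)$. This is the lower bound.

(i) The top coefficient in \eqref{eq:tau} does not depend on $(\varepsilon,c)$, so every derivative of $\tau_b$ in $(\varepsilon,c)$ of order at least one is $O((1+|z|)^{2m_b-1})$, and its quotient by $\tau_b$ is $O((1+|z|)^{-1})$. A derivative of $\tau_b^{-K_{ab}}$ is $\tau_b^{-K_{ab}}$ times a polynomial in such quotients, and the derivatives of $|P_a|^2$ are $O((1+|z|)^{2N_a})$. By \eqref{eq:sigma} all derivatives of $\sigma_a$ are $O((1+|z|)^{-\gamma_a})$, locally uniformly, with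
\[
\gamma_a=2\sum_bK_{ab}m_b-2N_a=2(\alpha_a-w_0\alpha_a)(\mu)-2N_a=2\mu_a+2\mu_{a^*}-2N_a=2N_{a^*}+4\ge4 .
\]
Also $Z_{i,a}=-\sum_bK_{ab}\,\partial_{c_i}\tau_b/\tau_b$, which is $O((1+|z|)^{-1})$ and has bounded derivatives in $(\varepsilon,c)$. Lemma~\ref{lem:smooth} applies to both.

(ii) The function $U_a-H_a=\ln4+\alpha_a(Q)-C_a$ is smooth and $\Delta(U-H+KL\sigma)=-K\sigma+K\sigma=0$. By \eqref{eq:sigma} and \eqref{eq:tau}, $U_a=-\gamma_a\ln|z|+C_a+o(1)$, and by Lemma~\ref{lem:L}(ii), $(H-KL\sigma)_a=(2N_a-\frac1{2\pi}(KM)_a)\ln|z|+C_a+o(1)$. So $U-H+KL\sigma$ has logarithmic growth and is constant by (E1). Comparing the two expansions, the coefficients of $\ln|z|$ agree and the constant is $0$. Since $K$ is invertible, $M$ is determined by the $N_a$.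

(iii) Differentiate (ii) in $c_i$; $H$ does not depend on $c$, and $\partial_{c_i}\sigma=\sigma\circ Z_i$.
\end{proof}

Part (ii) suggests the framework of the reduction. We look for $v$ in the form $H-KLf$ with an unknown density $f\in X$. By Lemma~\ref{lem:L}(ii) this fixes the constant $C_a$ at infinity and leaves the coefficient of the logarithm free. The $r$ parameters $s$ are thereby frozen, and only $c$ remains.

\section{Nondegeneracy}\label{sec:nondeg}

In this section $\varepsilon=0$, so $P_a=z^{N_a}$, and $c$ is arbitrary. The linearization of \eqref{eq:Q} is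
\begin{equation}\label{eq:lin}
\partial\bar\partial q=-\sum_a|P_a|^2e^{\alpha_a(Q)}\alpha_a(q)h_a,\qquad q:\mathbb C\to\mathfrak h_{\mathbb R}\text{ smooth},\quad|q|\le C(1+|z|)^{1/2}.
\end{equation}
With $\phi_a=\alpha_a(q)$ the equation is $\Delta\phi+K(\sigma\circ\phi)=0$. The growth condition is chosen to be weaker than logarithmic growth, which is what we know a priori, and stronger than linear growth, which the Liouville argument below cannot handle. For $\eta\in i\mathfrak u$ let
\[
q_\eta=\big(\operatorname{Ad}(k^{-1})\eta\big)_0 .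
\]
Since $k$ is unitary, $\operatorname{Ad}(k^{-1})\eta$ is self-adjoint and bounded, so $q_\eta$ is a bounded function with values in $\mathfrak h_{\mathbb R}$. We show that the solutions of \eqref{eq:lin} are exactly the $q_\eta$. In rank one $\dim i\mathfrak u=3$, matching the three solutions of Section~\ref{sec:rank1}.

The assumption $\varepsilon=0$ enters through the homogeneity \eqref{eq:homog}: conjugation by $z^{-\mu}$ turns $zE$ into the constant $\mathsf e$ on all of $\mathbb C^*$. We first need to know that it also makes $n$ bounded; in rank one this is the estimate $\partial U=O(|z|^{-1})$.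

\begin{lemma}\label{lem:nhat}
$\hat n(z):=z^{-\mu}n(z)z^\mu$ is bounded on $|z|\ge1$.
\end{lemma}

\begin{proof}
As $\hat n$ is continuous on $\mathbb C^*$, only large $|z|$ matters. Multiply $e^s\nu z^\mu g_*z^{-\mu}=ke^{Q/2}n$ by $z^\mu$ on the right:
\[
ke^{Q/2}z^\mu\,\hat n=z^\mu e^s\hat\nu g_*,\qquad\hat\nu=z^{-\mu}\nu z^\mu .
\]
Conjugation by $z^{-\mu}$ multiplies the root space of $\beta>0$ by $z^{-\beta(\mu)}$, so $\hat\nu\to1$ as $|z|\to\infty$. By Lemma~\ref{lem:w0}, $e^sg_*$ lies in the open set $B_-\dot w_0B_-$. So for large $|z|$ we have $e^s\hat\nu g_*=b\dot w_0n_1$ with $b(z)\in B_-$ and $n_1(z)\in N_-$ convergent as $|z|\to\infty$. Conjugation by $z^\mu$ fixes $\exp\mathfrak h$ and multiplies the root space of $-\beta$ by $z^{-\beta(\mu)}$, so $b'=z^\mu bz^{-\mu}$ is bounded. Hence the Iwasawa factors in $b'\dot w_0=k'e^{Q'}n'$ are bounded, and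
\[
ke^{Q/2}z^\mu\,\hat n=b'z^\mu\dot w_0n_1=b'\dot w_0z^{w_0\mu}n_1=k'e^{Q'}z^{w_0\mu}\,\big(z^{-w_0\mu}n'z^{w_0\mu}\big)n_1 .
\]
Conjugation by $z^{-w_0\mu}$ multiplies the root space of $-\beta$ by $z^{\beta(w_0\mu)}$, and $\beta(w_0\mu)=(w_0\beta)(\mu)<0$; so the bracket is bounded. Both $ke^{Q/2}z^\mu$ and $k'e^{Q'}z^{w_0\mu}$ lie in $\mathcal U\mathcal A$, because the phase factors $e^{i\theta\mu}$, $e^{i\theta w_0\mu}$ are unitary and commute with $\mathcal A$. Uniqueness of the Iwasawa decomposition gives $\hat n=(z^{-w_0\mu}n'z^{w_0\mu})n_1$.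
\end{proof}

\begin{proposition}\label{prop:class}
Every solution $q$ of \eqref{eq:lin} equals $q_\eta$ for some $\eta\in i\mathfrak u$.
\end{proposition}

The plan is to imitate what happens when $q=\dot Q$ is the derivative of a curve in our family. The form $\omega$ in \eqref{eq:conn} is built from $Q$ alone, and its derivative is $\dot\omega=\partial q\,dz+[q,F]\,d\bar z$. The function $Y=\dot\Psi\Psi^{-1}$ then satisfies $dY=\Psi\dot\omega\Psi^{-1}$ and $\Psi^{-1}Y\Psi=-\dot nn^{-1}\in\mathfrak n_-$. For a general $q$ we show that $\Psi\dot\omega\Psi^{-1}$ still has a primitive $Y$ (Step~1), that the obstruction to choosing it with $\Psi^{-1}Y\Psi\in\mathfrak n_-$ is a holomorphic function $\Omega$ (Step~2) which vanishes by Liouville's theorem (Step~3), and that $\eta$ can be read off from such a primitive (Step~4).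

\begin{proof}
\emph{Step 1: a primitive.} Let $\dot\omega=\partial q\,dz+[q,F]\,d\bar z$. The coefficient of $dz\wedge d\bar z$ in $d\dot\omega+\omega\wedge\dot\omega+\dot\omega\wedge\omega$ is
\[
-\bar\partial\partial q+[\partial q,F]+[q,\partial F]+[E+\partial Q,[q,F]]+[F,\partial q].
\]
The second and last terms cancel. Since $E^*$ is antiholomorphic, $\partial F=-[\partial Q,F]$, and $[q,[\partial Q,F]]=[\partial Q,[q,F]]$ because $\mathfrak h$ is abelian; so the terms with $\partial F$ and $\partial Q$ cancel. What remains is $-\bar\partial\partial q+[E,[q,F]]$. As $[q,F]=-\sum\alpha_a(q)\bar P_ae^{\alpha_a(Q)}f_a$, we get $[E,[q,F]]=-\sum|P_a|^2e^{\alpha_a(Q)}\alpha_a(q)h_a$, and the coefficient vanishes by \eqref{eq:lin}. From $d\Psi=\Psi\omega$ we have $d(\Psi\dot\omega\Psi^{-1})=\Psi(d\dot\omega+\omega\wedge\dot\omega+\dot\omega\wedge\omega)\Psi^{-1}=0$, so there is a smooth $Y:\mathbb C\to\mathfrak g$ with $dY=\Psi\dot\omega\Psi^{-1}$. Put $\Theta=g^{-1}Yg$. Since $g^{-1}\Psi=n^{-1}$, $d\Theta=-[E,\Theta]\,dz+n^{-1}\dot\omega n$,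 that is,
\[
\partial\Theta+[E,\Theta]=n^{-1}\partial q\,n\in\mathfrak b_-,\qquad\bar\partial\Theta=n^{-1}[q,F]n\in\mathfrak n_- .
\]
Note that $\Psi^{-1}Y\Psi=n\Theta n^{-1}$ lies in $\mathfrak n_-$ if and only if $\Theta$ does.

\emph{Step 2: the obstruction.} On $\mathbb C^*$ let $\hat\Theta=\operatorname{Ad}(z^{-\mu})\Theta$. Since $zE=\operatorname{Ad}(z^\mu)\mathsf e$ and $z\partial\operatorname{Ad}(z^{-\mu})=-\operatorname{ad}\mu\operatorname{Ad}(z^{-\mu})$,
\begin{equation}\label{eq:hatTheta}
z\partial\hat\Theta+[\mu+\mathsf e,\hat\Theta]=\mathcal R:=z\operatorname{Ad}(z^{-\mu})(n^{-1}\partial q\,n)\in\mathfrak b_-,\qquad\bar\partial\hat\Theta\in\mathfrak n_- .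
\end{equation}
So $\hat\Theta_k$ is holomorphic on $\mathbb C^*$ for $k\ge0$. Changing $Y$ by a constant changes $\hat\Theta$ by a holomorphic solution of the homogeneous equation. We therefore try to extend the components $\hat\Theta_k$, $k\ge0$, to such a solution. For $k\ge0$ fix a complement, $\mathfrak g_{-k}=\mathfrak s_{-k}\oplus[\mathsf e,\mathfrak g_{-k-1}]$. Here $\mathfrak s_0=0$, since $\operatorname{ad}\mathsf e:\mathfrak g_{-1}\to\mathfrak g_0$ is injective (Lemma~\ref{lem:ade}) between spaces of dimension $r$. Define holomorphic functions on $\mathbb C^*$ as follows: $\Theta^h_k=\hat\Theta_k$ for $k\ge0$, and, recursively for $k=0,1,2,\dots$, let $\Omega_{-k}\in\mathfrak s_{-k}$ and $\Theta^h_{-k-1}\in\mathfrak g_{-k-1}$ be given by the decomposition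
\[
(z\partial+\operatorname{ad}\mu)\Theta^h_{-k}=\Omega_{-k}-[\mathsf e,\Theta^h_{-k-1}],
\]
which is unique by Lemma~\ref{lem:ade}. With $\Omega=\sum_{k\ge0}\Omega_{-k}$ we have
\[
z\partial\Theta^h+[\mu+\mathsf e,\Theta^h]=\Omega .
\]
In grades $\le0$ this is the recursion. In grades $j\ge1$ the left side involves only $\hat\Theta_j$ and $\hat\Theta_{j-1}$ and equals $\mathcal R_j=0$.

Now express $\Omega$ through $\mathcal R$. The difference $\Theta^-=\hat\Theta-\Theta^h$ takes values in $\mathfrak n_-$, and subtracting the two equations gives, in grade $-k$,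
\[
\mathcal R_{-k}-(z\partial+\operatorname{ad}\mu)\Theta^-_{-k}=\Omega_{-k}+[\mathsf e,\Theta^-_{-k-1}],\qquad\Theta^-_0=0 .
\]
Projecting the left side onto $\mathfrak s_{-k}$ gives $\Omega_{-k}$; projecting onto $[\mathsf e,\mathfrak g_{-k-1}]$ and inverting $\operatorname{ad}\mathsf e$ gives $\Theta^-_{-k-1}$. By induction on $k$, $\Omega=\sum_j\Lambda^{(j)}(z\partial)^j\mathcal R$, a finite sum with constant linear maps $\Lambda^{(j)}:\mathfrak g\to\mathfrak g$.

\emph{Step 3: $\Omega=0$.} The formula for $\Omega$ contains high derivatives of $\mathcal R$, which we have not estimated; since $\Omega$ is holomorphic, we can move them onto a test function. Let $\chi$ be a smooth radial function supported in $|\xi|<\frac12$ with integral $1$. For $|z_0|=t>0$ let $\chi_t(z)=t^{-2}\chi((z-z_0)/t)$. By the mean value property $\Omega(z_0)=\int\Omega\chi_t$. Integration by parts gives $\int(z\partial\mathcal R)\chi_t=-\int\mathcal R\,(z\partial+1)\chi_t$. On the support $t/2<|z|<3t/2$, so $|(z\partial)^j\chi_t|\le C_jt^{-2}$, and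 the support has area at most $t^2$. Therefore
\[
|\Omega(z_0)|\le C\sup_{t/2<|z|<3t/2}|\mathcal R| .
\]
Near $0$, the component of $\mathcal R$ in the root space of $-\beta$ is $z^{1+\beta(\mu)}$ times a smooth function and $\mathcal R_0=z\partial q$, so $\mathcal R=O(|z|)$; hence $\Omega$ extends holomorphically with $\Omega(0)=0$. At infinity, $\mathcal R=z\operatorname{Ad}(\hat n^{-1})\partial q$ because $\operatorname{Ad}(z^{-\mu})$ fixes $\partial q\in\mathfrak h$, so $|\mathcal R|\le C|z||\partial q|$ by Lemma~\ref{lem:nhat}. By \eqref{eq:lin} and Lemma~\ref{lem:asym}(i), $\Delta q=O(|z|^{-4}|q|)$, and (E2) with $t=|z|$ gives $|\nabla q|=O(|z|^{-1/2})$. So $\Omega$ is entire and $O(|z|^{1/2})$, hence constant, hence $0$.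

\emph{Step 4: finding $\eta$.} Let $\Theta^0=\operatorname{Ad}(z^\mu)\Theta^h$. It is holomorphic on $\mathbb C^*$, and $\Omega=0$ gives $\partial\Theta^0+[E,\Theta^0]=0$. So $Y_0=g\Theta^0g^{-1}$ is holomorphic with $\partial Y_0=0$, hence constant. Replace $Y$ by $Y-Y_0$. Then $\Theta=\operatorname{Ad}(z^\mu)\Theta^-\in\mathfrak n_-$ on $\mathbb C^*$, and on $\mathbb C$ by continuity. Let $\Xi=\operatorname{Ad}(e^{Q/2}n)\Theta\in\mathfrak n_-$ and $Y'=\operatorname{Ad}(e^s\nu)Y$. By \eqref{eq:iwa}, $Y'=\operatorname{Ad}(e^s\nu g)\Theta=\operatorname{Ad}(k)\Xi$. Since $e^s\nu\Psi=ke^{Q/2}$, and by \eqref{eq:conn},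
\begin{align*}
dY'&=\operatorname{Ad}(ke^{Q/2})\dot\omega=\operatorname{Ad}(k)\big(\partial q\,dz+[q,\mathcal E^*]\,d\bar z\big),\\
d\big(\operatorname{Ad}(k)q\big)&=\operatorname{Ad}(k)\big(dq+[k^{-1}dk,q]\big)=\operatorname{Ad}(k)\big((\partial q-[q,\mathcal E])\,dz+(\bar\partial q+[q,\mathcal E^*])\,d\bar z\big).
\end{align*}
With $\psi=\frac12(\partial q+[q,\mathcal E])$, whose adjoint is $\psi^*=\frac12(\bar\partial q-[q,\mathcal E^*])$, we obtain
\[
d\big(Y'-\tfrac12\operatorname{Ad}(k)q\big)=\operatorname{Ad}(k)\big(\psi\,dz-\psi^*d\bar z\big).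
\]
On real tangent vectors this form takes values in $\mathfrak u$. So the self-adjoint part of $Y'-\frac12\operatorname{Ad}(k)q=\operatorname{Ad}(k)(\Xi-\frac12q)$ is a constant, which we call $-\frac12\eta$ with $\eta\in i\mathfrak u$. This says $\operatorname{Ad}(k^{-1})\eta=q-\Xi-\Xi^*$, and since $\Xi\in\mathfrak n_-$, $\Xi^*\in\mathfrak n_+$, the grade $0$ part is $q_\eta=q$.
\end{proof}

\begin{remark}
In rank one $\Omega$ is the function of Section~\ref{sec:rank1}. Write $q=\frac12\phi h_1$, $Q=Q_1h_1$, $n=\exp(yf_1)$. The grade $0$ part of \eqref{eq:nE} gives $\partial Q_1=-yz^N$, and $\operatorname{Ad}(n^{-1})h_1=h_1-2yf_1$. Hence $\mathcal R_0=\frac12z\partial\phi\,h_1$, $\mathcal R_{-1}=z^2\partial Q_1\partial\phi\,f_1$, $\Theta^-_{-1}=\frac12z\partial\phi\,f_1$, and since $[\mu,f_1]=-(N+1)f_1$ and $\partial U=N/z+2\partial Q_1$, we get $\Omega_{-1}=-\frac12z^2(\partial^2\phi-\partial U\,\partial\phi)f_1$.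
\end{remark}

\begin{proposition}\label{prop:kernel}
The solutions of \eqref{eq:lin} form a real vector space of dimension $r+d$. All of them are bounded and have limits at infinity. Those that tend to $0$ form a $d$-dimensional subspace with basis $\partial_{c_i}Q$, $i=1,\dots,d$.
\end{proposition}

\begin{proof}
\emph{The map $\eta\mapsto q_\eta$ is injective.} Let $\Xi=\operatorname{Ad}(k^{-1})\eta$. By \eqref{eq:conn}, $\partial\Xi=-[\mathcal E+\frac12\partial Q,\Xi]$, whose grade $-j$ part is $\partial\Xi_{-j}=-[\mathcal E,\Xi_{-j-1}]-\frac12[\partial Q,\Xi_{-j}]$. On $\mathbb C^*$ all coefficients of $\mathcal E=\sum P_ae^{\alpha_a(Q)/2}e_a$ are nonzero, so by Lemma~\ref{lem:ade} $\Xi_{-j}\equiv0$ implies $\Xi_{-j-1}\equiv0$ for $j\ge0$. If $q_\eta=\Xi_0\equiv0$, all components of negative grade vanish, and since $\Xi=\Xi^*$ so do the others. Thus $\eta=0$.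

\emph{Every $q_\eta$ is a solution.} Let $\mathsf p=e^s\nu$ vary in the group $\mathcal AN_+$, with $\dot{\mathsf p}\mathsf p^{-1}=\xi\in\mathfrak h_{\mathbb R}\oplus\mathfrak n_+$. Differentiating $\mathsf pg=ke^{Q/2}n$ and conjugating by $k^{-1}$,
\[
\operatorname{Ad}(k^{-1})\xi=k^{-1}\dot k+\tfrac12\dot Q+\operatorname{Ad}(e^{Q/2})(\dot nn^{-1}).
\]
Add the adjoint identity: the term $k^{-1}\dot k\in\mathfrak u$ cancels, and the grade $0$ part is $\dot Q=q_{\xi+\xi^*}$. The map $\xi\mapsto\xi+\xi^*$ from $\mathfrak h_{\mathbb R}\oplus\mathfrak n_+$ to $i\mathfrak u$ is injective, hence an isomorphism by dimension. Each $\dot Q$ is bounded and is the derivative of a family of solutions of \eqref{eq:Q}, so it solves \eqref{eq:lin}. With Proposition~\ref{prop:class}, the solution space is $\{q_\eta\}$, of dimension $r+d$.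

\emph{Limits.} Varying $c_i$ gives $\xi_i=\operatorname{Ad}(e^s)(\partial_{c_i}\nu\,\nu^{-1})$, and these form a basis of $\mathfrak n_+$ because $\exp$ is a diffeomorphism. So the $\partial_{c_i}Q$ are independent, and they tend to $0$ since $\alpha_a(\partial_{c_i}Q)=Z_{i,a}$. Varying $s$ in the direction $s'$ gives $\xi=s'$, and \eqref{eq:tau} gives $\varpi_b(\dot Q)=-\dot\tau_b/\tau_b\to-2\Lambda_b(s')=2\varpi_b(w_0s')$, that is, $\dot Q\to2w_0s'$. So every solution has a limit, the limit map is onto $\mathfrak h_{\mathbb R}$, and its kernel has dimension $d$.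
\end{proof}

We translate this into a statement about densities.

\begin{corollary}\label{cor:T}
Let $T_c\rho=\rho+\sigma^{0,c}\circ KL\rho$ for $\rho\in X$. Then $T_c$ is the identity plus a compact operator on $X$, its kernel has the basis $\zeta_1,\dots,\zeta_d$ (taken at $(0,c)$), and $\int Z_i^TD\,T_c\rho=0$ for all $\rho\in X$ and all $i$.
\end{corollary}

\begin{proof}
By Lemma~\ref{lem:L}(i), $\rho\mapsto\sigma\circ KL\rho$ maps bounded sets to sets that are bounded in $C^1$ on each disc and decay uniformly like $|x|^{-4}\ln|x|$, faster than $|x|^{-3}$. The Arzel\`a--Ascoli theorem gives compactness in $X$.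

Let $T_c\rho=0$ and $\phi=KL\rho$. Then $\Delta\phi=K\rho=-K(\sigma\circ\phi)$, so $\phi$ is smooth by (E3), and it has logarithmic growth. The function $q$ with $\alpha_a(q)=\phi_a$ solves \eqref{eq:lin}, so $\phi$ is bounded by Proposition~\ref{prop:kernel}. In the expansion of Lemma~\ref{lem:L}(ii) the logarithm must then be absent, so $\phi\to0$. By Proposition~\ref{prop:kernel}, $\phi=\sum x_iZ_i$, and $\rho=-\sigma\circ\phi=\sum x_i\zeta_i$. Conversely $T_c\zeta_i=\zeta_i+\sigma\circ Z_i=0$ by Lemma~\ref{lem:asym}(iii). The $\zeta_i$ are independent because the $Z_i$ are and $\sigma_b>0$ on $\mathbb C^*$. Finally, by the symmetry of $S$ and $L$,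
\[
\int Z_i^TD(\sigma\circ KL\rho)=-\int\zeta_i^TSL\rho=-\int(DKL\zeta_i)^T\rho=-\int Z_i^TD\rho.\qedhere
\]
\end{proof}

\section{The entropy identity and coercivity}\label{sec:coer}

The Toda system has an energy in terms of the density. (The Dirichlet integral diverges for functions of logarithmic growth; the quadratic form $\int f^TSLf$ replaces it and is finite on $X$.) The energy is constant along the family.

\begin{lemma}\label{lem:I0}
For fixed $\varepsilon$, the integral $\int\sigma^TSL\sigma$ with $\sigma=\sigma^{\varepsilon,c}$ does not depend on $c$. Hence neither does $\mathcal I^0_\varepsilon:=\frac12\int\sigma^TSL\sigma+\sum_bd_b\int\sigma_b$.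
\end{lemma}

\begin{proof}
By the symmetry of $S$ and $L$ and Lemma~\ref{lem:asym}(iii),
\[
\partial_{c_i}\tfrac12\int\sigma^TSL\sigma=\int\sigma^TDKL\,\partial_{c_i}\sigma=-\int\sigma^TDZ_i=-\sum_bd_b\,\partial_{c_i}M_b,
\]
and the masses are constant by Lemma~\ref{lem:asym}(ii).
\end{proof}

Let $\varepsilon=0$. Then $\ln\sigma_b=U_b=2N_b\ln|x|+C_b-(KL\sigma)_b$. Multiply by $d_b\sigma_b$, integrate and sum over $b$. This gives the \emph{entropy identity}
\begin{equation}\label{eq:entropy}
\sum_bd_b\int\sigma_b\ln\sigma_b=\sum_b2d_bN_b\int\sigma_b\ln|x|+\Big(\sum_bd_bC_bM_b-\int\sigma^TSL\sigma\Big),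
\end{equation}
in which the bracket does not depend on $c$.

\begin{proposition}\label{prop:coer}
Suppose $(N_1,\dots,N_r)\ne0$. For every $C_*>0$ the set of $c\in\mathbb R^d$ with $\|\sigma_b^{0,c}\|_{L^2}\le C_*$ for all $b$ is bounded.
\end{proposition}

The proof has three steps. An $L^2$ bound prevents concentration, so by \eqref{eq:entropy} the components that have a vortex cannot move to infinity. The coupling passes this on to the other components. Once no mass escapes or concentrates, $Q$ is bounded near the origin, and $Q$ determines $\nu$.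

\begin{proof}
Below $C$ depends only on $C_*$ and the fixed data. The $L^2$ bound will be used in the form
\begin{equation}\label{eq:L2log}
\int_{|x-y|<1}\big|\ln|x-y|\big|\,\sigma_b(y)\,dy\le C\qquad\text{for all }x\text{ and }b,
\end{equation}
which follows from the Cauchy--Schwarz inequality.

\emph{(a) Components with a vortex.} Jensen's inequality for the probability measure $\sigma_b\,dx/M_b$ gives $\int\sigma_b\ln\sigma_b\le M_b\ln(M_b^{-1}\int\sigma_b^2)\le C$. By \eqref{eq:entropy}, $\sum_b2d_bN_b\int\sigma_b\ln|x|\le C$. By \eqref{eq:L2log} with $x=0$ the parts of these integrals over $|x|<1$ are bounded, so $\sum_b2d_bN_b\int_{|x|>1}\sigma_b\ln|x|\le C$, and here every term is nonnegative. Since $\ln(1+|x|)\le\ln2+\max(\ln|x|,0)$, we get $\int\sigma_b\ln(1+|x|)\le C$ for every $b$ with $N_b>0$.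

\emph{(b) Propagation along the Dynkin diagram.} Suppose $\int\sigma_b\ln(1+|x|)\le C$ and $K_{ba}<0$. We claim the same bound for $\sigma_a$. The reason is that $L\sigma_a$ enters $U_b$ with a positive coefficient: mass of $\sigma_a$ far away would make $\sigma_b$ large near the origin, against the fixed mass $M_b$. Let $|x|\le1$. By \eqref{eq:logbound}, $L\sigma_b(x)\le C$. For $|y|>2$ we have $|x-y|\ge|y|/2>1$, so for every $a'$, by \eqref{eq:logbound} on $|y|\le2$ and \eqref{eq:L2log},
\[
L\sigma_{a'}(x)\ge\frac1{2\pi}m_{a'}^\infty-C,\qquad m_{a'}^\infty:=\int_{|y|>2}\ln\frac{|y|}2\,\sigma_{a'}(y)\,dy\ge0 .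
\]
Since $K_{bb}=2$ and $K_{ba'}\le0$ for $a'\ne b$,
\[
U_b=2N_b\ln|x|+C_b-2L\sigma_b+\sum_{a'\ne b}|K_{ba'}|L\sigma_{a'}\ge2N_b\ln|x|-C+\frac{|K_{ba}|}{2\pi}m_a^\infty .
\]
Exponentiate and integrate over $|x|<1$: $M_b\ge e^{-C}\exp\big(|K_{ba}|m_a^\infty/2\pi\big)\int_{|x|<1}|x|^{2N_b}$. So $m_a^\infty\le C$. As $\ln(1+|y|)\le\ln3+\ln(|y|/2)$ for $|y|>2$ and $\ln(1+|y|)\le\ln3$ for $|y|\le2$, the claim follows. Since $K$ is indecomposable and some $N_b$ is positive, (a) and (b) give $\int\sigma_a\ln(1+|x|)\le C$ for all $a$.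

\emph{(c) From $Q$ to $c$.} By \eqref{eq:logbound}, the logarithmic moments and \eqref{eq:L2log}, $|L\sigma_a|\le C$ on $|x|\le2$. So $\alpha_a(Q)=C_a-\ln4-(KL\sigma)_a$ is bounded there, and $|Q|\le C$ on $|z|\le2$. By \eqref{eq:Q} and (E3), the derivatives of $Q$ of each order are bounded on $|z|\le\frac32$. We recover $n$ from $Q$ algebraically, grade by grade. Write $n=\exp y$ with $y=\sum_{k\ge1}y_{-k}$, so that
\[
nEn^{-1}=\sum_m\frac{(\operatorname{ad}y)^m}{m!}E,\qquad\partial n\,n^{-1}=\sum_m\frac{(\operatorname{ad}y)^m}{(m+1)!}\partial y .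
\]
In grade $1-k$, the first series contributes $[y_{-k},E]$ and brackets with at least two factors $y_{-i}$, whose indices add up to $k$; the second contributes brackets of $y_{-i}$ and $\partial y_{-i}$ whose indices add up to $k-1$. So the grade $1-k$ part of the second identity in \eqref{eq:nE} reads
\[
[y_{-k},E]=\delta_{k1}\partial Q+\big(\text{brackets of }E,\ y_{-i},\ \partial y_{-i}\text{ with }1\le i\le k-1\big).
\]
On $|z-1|<\frac12$ the map $\operatorname{ad}E(z):\mathfrak g_{-k}\to\mathfrak g_{1-k}$ equals $z^{-1}\operatorname{Ad}(z^\mu)\operatorname{ad}\mathsf e\operatorname{Ad}(z^{-\mu})$, so by Lemma~\ref{lem:ade} it has a left inverse that is smooth in $z$, with bounded derivatives, and independent of $c$. By induction on $k$, $y_{-k}$ and its derivatives of each order are bounded on this disc. Hence $n(1)$ and $Q(1)$ are bounded, and so is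
\[
\nu^*e^{2s}\nu=(g_*^{-1})^*\,\big(n^*e^Qn\big)(1)\,g_*^{-1} .
\]
In the adjoint representation, $\|e^s\nu\mathbf v\|^2=\langle\nu^*e^{2s}\nu\mathbf v,\mathbf v\rangle\le C\|\mathbf v\|^2$, so the operator $\operatorname{Ad}\nu$ is bounded. It is unipotent, so $\operatorname{ad}c=\sum_{m\ge1}(-1)^{m+1}(\operatorname{Ad}\nu-1)^m/m$ is a sum of at most $\dim\mathfrak g$ terms. Since $\operatorname{ad}$ is injective, $|c|\le C$.
\end{proof}

Define
\[
W_\varepsilon(c)=\tfrac12\int(\sigma^{\varepsilon,c})^TDA\,\sigma^{\varepsilon,c},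
\]
a smooth function of $(\varepsilon,c)$ by Lemma~\ref{lem:asym}(i). Since $\sigma\ge0$, hypothesis \eqref{eq:signA} gives $\pm W_0\ge\frac{\kappa_0}2\sum_b\|\sigma_b\|_{L^2}^2$. This is the only use of \eqref{eq:signA}, and with Proposition~\ref{prop:coer} it yields
\begin{equation}\label{eq:coer}
\pm W_0(c)\to+\infty\quad\text{as }|c|\to\infty,\qquad\text{if }(N_1,\dots,N_r)\ne0 .
\end{equation}

\begin{remark}
Both hypotheses of Proposition~\ref{prop:coer} are needed. If all $N_a=0$, then $g(z)=\exp(z\mathsf e)$ and $\exp(t\mathsf e)g(z)=g(z+t)$, so along the line $c=t\mathsf e$ the solution is only translated and all $L^2$ norms are constant. For a decomposable matrix $K$ the same happens in any block that carries no vortex.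
\end{remark}

\section{Reduction and proof of Theorem~\ref{thm:strong}}\label{sec:LS}

\subsection{The equation for the density}

We seek $v=U+\phi$ with $U=U^{\varepsilon,c}$, $\phi=KL\rho$ and $\rho\in X$ small. Since $\Delta\phi=K\rho$ and $U$ solves \eqref{eq:toda}, $v$ solves \eqref{eq:scaled} as soon as $\mathcal F(\varepsilon,c,\rho)=0$, where
\[
\mathcal F(\varepsilon,c,\rho)=\rho+\sigma\circ(e^\phi-1)-\varepsilon^2\,e^v\circ Ae^v,\qquad\sigma=\sigma^{\varepsilon,c},\quad e^v=\sigma\circ e^\phi .
\]
The function $\phi$ may grow logarithmically, so $e^\phi$ may grow like a small power of $|x|$; the gap between the decay $|x|^{-4}$ of $\sigma$ and the decay $|x|^{-3}$ required in $X$ absorbs this. Let $C_K$ be such that $|\phi_a|\le C_K\|\rho\|\ln(2+|x|)$, let $\mathcal B=\{\rho\in X:\|\rho\|<1/(4C_K)\}$, and let $\mathcal Y$ be the space of continuous functions with finite norm $\sup(2+|x|)^{-1/2}|\cdot|$. Putting $t=\ln(2+|x|)$, the symmetric $k$-linear map $(\rho^{(1)},\dots,\rho^{(k)})\mapsto\frac1{k!}\phi^{(1)}_a\cdots\phi^{(k)}_a$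 into $\mathcal Y$ has norm at most
\[
\frac{C_K^k}{k!}\sup_{t\ge0}t^ke^{-t/2}=\frac{C_K^k}{k!}\Big(\frac{2k}e\Big)^k\le(2C_K)^k .
\]
So $\rho\mapsto e^{\phi_a}$ is given on $\mathcal B$ by a convergent power series in $\mathcal Y$; it is $C^\infty$, with $\|e^{\phi_a}\|_{\mathcal Y}\le2$. Multiplication $\mathcal C_4\times\mathcal Y\to\mathcal C_{7/2}$ is bounded and bilinear. With Lemma~\ref{lem:asym}(i), $(\varepsilon,c,\rho)\mapsto e^v$ is $C^\infty$ into $(\mathcal C_{7/2})^r$, and $\mathcal F:\mathbb R\times\mathbb R^d\times\mathcal B\to X$ is $C^\infty$. Moreover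
\begin{equation}\label{eq:F0}
\mathcal F(\varepsilon,c,0)=-\varepsilon^2\sigma\circ A\sigma,\qquad D_\rho\mathcal F(0,c,0)=T_c .
\end{equation}
At a zero of $\mathcal F$, $\Delta\phi=K\rho$ with $\rho$ a smooth function of $(\sigma,\phi)$, so $\phi$ is smooth by (E3), and $v$ is a solution of \eqref{eq:scaled} in the sense of Section~\ref{sec:intro}. So we need, for each small $\varepsilon>0$, a zero $(\varepsilon,c_\varepsilon,\rho_\varepsilon)$ of $\mathcal F$; we find one with $c_\varepsilon$ bounded and $\|\rho_\varepsilon\|=O(\varepsilon^2)$. We use the implicit function theorem in a form that is uniform in $c$.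

\begin{lemma}\label{lem:IFT}
Let $\mathcal X$ be a Banach space, $\mathcal O$ an open neighborhood of $0$ in $\mathcal X$, $l\ge0$, $R>0$, and $\mathcal G:\mathbb R\times\mathbb R^l\times\mathcal O\to\mathcal X$ a $C^\infty$ map. Suppose that $\mathcal D_c=D_{\mathbf h}\mathcal G(0,c,0)$ is invertible and $\|\mathcal G(\varepsilon,c,0)\|\le C\varepsilon^2$ for $|c|\le R+1$, $|\varepsilon|\le1$. Then there are $\varepsilon_0,t_0>0$ and a $C^\infty$ map $\mathbf h$ on $\{|\varepsilon|<\varepsilon_0,\ |c|<R+1\}$ with $\mathcal G(\varepsilon,c,\mathbf h(\varepsilon,c))=0$ and $\|\mathbf h(\varepsilon,c)\|\le\min(t_0,C'\varepsilon^2)$, and $D_{\mathbf h}\mathcal G$ is bounded on $\{|\varepsilon|\le\varepsilon_0,\ |c|\le R+1,\ \|\mathbf h\|\le t_0\}$.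
\end{lemma}

\begin{proof}
As $c\mapsto\mathcal D_c$ is continuous, $\|\mathcal D_c^{-1}\|\le\mathcal K$ for $|c|\le R+1$. The continuous map $(\varepsilon,c,\mathbf h)\mapsto D_{\mathbf h}\mathcal G(\varepsilon,c,\mathbf h)-\mathcal D_c$ vanishes on the compact set $\{(0,c,0):|c|\le R+1\}$, so it has norm at most $1/(2\mathcal K)$ for $|\varepsilon|\le\varepsilon_0$, $|c|\le R+1$, $\|\mathbf h\|\le t_0$, with suitable $\varepsilon_0,t_0$. This gives the last claim, and it shows that $\mathbf h\mapsto\mathbf h-\mathcal D_c^{-1}\mathcal G(\varepsilon,c,\mathbf h)$ has derivative of norm at most $\frac12$ on the ball $\|\mathbf h\|\le t_0$. It sends $0$ to a point of norm at most $\mathcal KC\varepsilon^2$, which is less than $t_0/2$ after decreasing $\varepsilon_0$. So it is a contraction of the ball into its interior, with a unique fixed point, of norm at most $2\mathcal KC\varepsilon^2$. There $D_{\mathbf h}\mathcal G$ is invertible, and the local implicit function theorem together with uniqueness shows that the fixed point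 is $C^\infty$ in $(\varepsilon,c)$.
\end{proof}

\subsection{No vortices: radial solutions}\label{sec:caseA}

Let all $N_a=0$ and take $c=0$. Then $P_a=1$, so $U=U^{0,0}$ does not depend on $\varepsilon$. By \eqref{eq:homog}, $g_0(e^{i\theta}z)=e^{i\theta\mu}g_0(z)e^{-i\theta\mu}$. The element $e^{i\theta\mu}$ is unitary, commutes with $e^s$, and multiplies $\mathbf v_b$ by a phase. Writing $\tau_b^\nu$, $Q^\nu$ to show the dependence on $\nu$, we get
\begin{equation}\label{eq:rot}
\tau_b^\nu(e^{i\theta}z)=\tau_b^{\nu_\theta}(z),\qquad\nu_\theta=e^{-i\theta\mu}\nu e^{i\theta\mu}.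
\end{equation}
For $\nu=1$ this says that $U$ is radial. As $L$ commutes with rotations, $\mathcal F(\varepsilon,0,\cdot)$ and $T_0$ preserve the closed subspace $X_{\mathrm{rad}}$ of radial functions.

The restriction of $T_0$ to $X_{\mathrm{rad}}$ is injective. Let $\rho\in X_{\mathrm{rad}}$ and $T_0\rho=0$. By Corollary~\ref{cor:T}, $\phi=KL\rho=\sum x_iZ_i$, that is, $\phi_a=\alpha_a(q^{[\xi]})$ with $q^{[\xi]}=\frac d{dt}\big|_{t=0}Q^{\exp t\xi}$ and $\xi=(x_1,\dots,x_d)\in\mathfrak n_+$. The map $\xi\mapsto q^{[\xi]}$ is real-linear, and \eqref{eq:rot} gives $q^{[\xi]}(e^{i\theta}z)=q^{[\xi_\theta]}(z)$ with $\xi_\theta=\operatorname{Ad}(e^{-i\theta\mu})\xi$. The component of $\xi_\theta$ in the root space of $\beta$ carries the factor $e^{-i\theta\beta(\mu)}$ with $\beta(\mu)$ a positive integer, so the average of $\xi_\theta$ over $[0,2\pi]$ is $0$. Since $\phi$ is radial, $q^{[\xi]}$ equals its average over circles, which is $q^{[0]}=0$. Hence $\phi=0$ and $\rho=-\sigma\circ\phi=0$.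

By (E4), $T_0$ is an isomorphism of $X_{\mathrm{rad}}$. Lemma~\ref{lem:IFT} with $l=0$, $\mathcal X=X_{\mathrm{rad}}$ and \eqref{eq:F0} gives $\rho_\varepsilon$ with $\mathcal F(\varepsilon,0,\rho_\varepsilon)=0$ and $\|\rho_\varepsilon\|=O(\varepsilon^2)$. No property of $A$ was used.

\subsection{At least one vortex: the projected equation}

Let $(N_1,\dots,N_r)\ne0$. By \eqref{eq:coer} choose $R$ with
\begin{equation}\label{eq:R}
\pm W_0(c)>\pm W_0(0)+1\qquad\text{for }|c|=R .
\end{equation}
By Corollary~\ref{cor:T}, $T_c$ has a $d$-dimensional kernel and its range misses $d$ directions. We add $d$ multipliers to reach these directions and $d$ orthogonality conditions to remove the kernel. For $\mathbf h=(\rho,\ell)\in\mathcal B\times\mathbb R^d$ let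
\[
\mathcal G(\varepsilon,c,\rho,\ell)=\Big(\mathcal F(\varepsilon,c,\rho)+\sum_i\ell_i\,\sigma\circ Z_i,\ \Big(\int\rho^TDZ_j\Big)_j\Big)\in X\times\mathbb R^d,
\]
with $\sigma,Z_i$ taken at $(\varepsilon,c)$. It is $C^\infty$ by Lemma~\ref{lem:asym}(i), and $\mathcal G(\varepsilon,c,0,0)=(-\varepsilon^2\sigma\circ A\sigma,0)$. The derivative
\[
\mathcal D_c(\rho,\ell)=\Big(T_c\rho+\sum_i\ell_i\,\sigma\circ Z_i,\ \Big(\int\rho^TDZ_j\Big)_j\Big)
\]
at $(0,c,0,0)$ is the identity plus a compact operator plus operators of finite rank. Let $\Gamma_{ij}^{\varepsilon,c}=\int Z_j^TD(\sigma\circ Z_i)$. For $\varepsilon=0$ this symmetric matrix is positive definite, since $x^T\Gamma x=\sum_bd_b\int\sigma_b(\sum_ix_iZ_{i,b})^2$, the $Z_i$ are independent and $\sigma_b>0$ on $\mathbb C^*$. Suppose $\mathcal D_c(\rho,\ell)=0$. Pairing the first entry with $DZ_j$ kills $T_c\rho$ by Corollary~\ref{cor:T} and leaves $\Gamma\ell=0$, so $\ell=0$. Then $T_c\rho=0$, so $\rho=-\sum x_i\,\sigma\circ Z_i$, and the second entry gives $\Gamma x=0$,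 so $\rho=0$. By (E4), $\mathcal D_c$ is an isomorphism. Lemma~\ref{lem:IFT} gives $C^\infty$ maps $\rho(\varepsilon,c)$, $\ell(\varepsilon,c)$ for $|\varepsilon|<\varepsilon_0$, $|c|<R+1$, with
\begin{equation}\label{eq:LS}
\mathcal F(\varepsilon,c,\rho)=\sum_j\ell_j\zeta_j,\qquad\int\rho^TDZ_j=0,\qquad\|\rho\|+|\ell|\le C\varepsilon^2 .
\end{equation}
It remains to find $c$ with $\ell(\varepsilon,c)=0$. These are $d$ equations in $d$ unknowns; the variational structure turns them into the vanishing of a gradient.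

\subsection{The reduced functional}

Fix $\varepsilon$. For $f=\sigma^{\varepsilon,c}-\rho$ with $\rho\in\mathcal B$ let $v=H-KLf$. By Lemma~\ref{lem:asym}(ii), $v=U^{\varepsilon,c}+KL\rho$, as before; since $H$ does not depend on $c$, $v$ depends on $f$ only. Put
\[
\mathcal I_\varepsilon(f)=\tfrac12\int f^TSLf+\sum_bd_b\int e^{v_b}-\tfrac{\varepsilon^2}2\int(e^v)^TDA\,e^v .
\]

\begin{lemma}\label{lem:dI}
Along a $C^1$ curve $f=\sigma^{\varepsilon,c(t)}-\rho(t)$ with $\rho(t)\in\mathcal B$,
\begin{equation}\label{eq:dI}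
\frac d{dt}\mathcal I_\varepsilon(f)=-\int\dot f^{\,T}SL\,\mathcal F(\varepsilon,c,\rho).
\end{equation}
\end{lemma}

\begin{proof}
The curve $e^v=\sigma\circ e^\phi$ is $C^1$ in $(\mathcal C_{7/2})^r$ with derivative $e^v\circ\dot v$, where $\dot v=-KL\dot f$; so we may differentiate under the integrals. For $y\in X$ we have $\int\dot v^TDy=-\int(L\dot f)^TK^TDy=-\int\dot f^{\,T}SLy$. The first term of $\mathcal I_\varepsilon$ contributes $\int\dot f^{\,T}SLf$. The second contributes $\int\dot v^TDe^v=-\int\dot f^{\,T}SLe^v$. In the third, the symmetry of $DA$ (used only here) gives the derivative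
\[
-\varepsilon^2\int(e^v\circ\dot v)^TDAe^v=-\varepsilon^2\int\dot v^TD(e^v\circ Ae^v)=\varepsilon^2\int\dot f^{\,T}SL(e^v\circ Ae^v).
\]
The sum is $\int\dot f^{\,T}SL(f-e^v+\varepsilon^2e^v\circ Ae^v)$, and $f-e^v=-\rho-\sigma\circ(e^\phi-1)$, so the bracket is $-\mathcal F$.
\end{proof}

Let $J_\varepsilon(c)=\mathcal I_\varepsilon\big(\sigma^{\varepsilon,c}-\rho(\varepsilon,c)\big)$ for $|c|<R+1$.

\emph{Critical points of $J_\varepsilon$ give zeros of $\mathcal F$.} By Lemma~\ref{lem:asym}(iii), $SL\zeta_j=DZ_j$. So \eqref{eq:LS} and \eqref{eq:dI} give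
\[
\partial_{c_i}J_\varepsilon=-\sum_j\ell_j\int(\sigma\circ Z_i-\partial_{c_i}\rho)^TDZ_j=-\sum_j\ell_j\Big(\Gamma^{\varepsilon,c}_{ij}+\int\rho^TD\,\partial_{c_i}Z_j\Big).
\]
In the last step we differentiated the orthogonality condition in \eqref{eq:LS}, which gives $\int\partial_{c_i}\rho^TDZ_j=-\int\rho^TD\,\partial_{c_i}Z_j$ and spares us an estimate for $\partial_{c_i}\rho$. By Lemma~\ref{lem:asym}(i), $\Gamma^{\varepsilon,c}$ is continuous in $(\varepsilon,c)$ and $\partial_{c_i}Z_j$ is bounded uniformly for $|c|\le R$, $|\varepsilon|\le1$. With $\|\rho\|\le C\varepsilon^2$, the matrix in brackets converges to $\Gamma^{0,c}$ uniformly on $|c|\le R$, where $\Gamma^{0,c}$ is uniformly positive definite. So it is invertible for small $\varepsilon$, and $\nabla J_\varepsilon(c)=0$ with $|c|\le R$ implies $\ell(\varepsilon,c)=0$.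

\emph{Expansion of $J_\varepsilon$.} For $\rho=0$ we have $e^v=\sigma$, so $\mathcal I_\varepsilon(\sigma^{\varepsilon,c})=\mathcal I^0_\varepsilon-\varepsilon^2W_\varepsilon(c)$, with $\mathcal I^0_\varepsilon$ independent of $c$ by Lemma~\ref{lem:I0}. The correction $\rho=\rho(\varepsilon,c)$ changes the value only at order $\varepsilon^4$. Indeed, for $0\le t\le1$, \eqref{eq:F0} and the bound on the derivative in Lemma~\ref{lem:IFT} give $\|\mathcal F(\varepsilon,c,t\rho)\|\le C(\varepsilon^2+\|\rho\|)$, so \eqref{eq:dI} and Lemma~\ref{lem:L}(iii) give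
\[
\frac d{dt}\mathcal I_\varepsilon(\sigma-t\rho)=\int\rho^TSL\,\mathcal F(\varepsilon,c,t\rho)=O(\varepsilon^4).
\]
Therefore, uniformly on $|c|\le R$,
\[
j_\varepsilon(c):=\pm\varepsilon^{-2}\big(\mathcal I^0_\varepsilon-J_\varepsilon(c)\big)=\pm W_\varepsilon(c)+O(\varepsilon^2)\longrightarrow\pm W_0(c)\qquad(\varepsilon\to0).
\]

\emph{The minimum.} When $|j_\varepsilon\mp W_0|<\frac12$ on $|c|\le R$, \eqref{eq:R} gives $j_\varepsilon(c)>\pm W_0(0)+\frac12>j_\varepsilon(0)$ for $|c|=R$. So $j_\varepsilon$ attains its minimum over the closed ball at an interior point $c_\varepsilon$. There $\nabla J_\varepsilon=0$, hence $\ell=0$, and $\rho_\varepsilon=\rho(\varepsilon,c_\varepsilon)$ satisfies $\mathcal F(\varepsilon,c_\varepsilon,\rho_\varepsilon)=0$ and $\|\rho_\varepsilon\|\le C\varepsilon^2$.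

\subsection{End of the proof}

\begin{proof}[Proof of Theorem~\ref{thm:strong}]
Let first $\lambda=1$. The weights $\Lambda_b=-w_0\varpi_b$ form a basis of $\mathfrak h_{\mathbb R}^*$, $K$ is invertible, and the $\kappa_b$ do not depend on $s$. So the formula for $C_a$ in Lemma~\ref{lem:asym}(ii) defines an affine bijection $s\mapsto(C_a)$ from $\mathfrak h_{\mathbb R}$ to $\mathbb R^r$. Choose $s$ so that the $C_a$ are the prescribed constants; everything above holds for any fixed $s$.

In both cases we have found, for all small $\varepsilon>0$, a zero $(\varepsilon,c_\varepsilon,\rho_\varepsilon)$ of $\mathcal F$ with $c_\varepsilon$ bounded and $\|\rho_\varepsilon\|\le C\varepsilon^2$. Then $v=H-KL(\sigma-\rho_\varepsilon)$ solves \eqref{eq:scaled}. By Lemma~\ref{lem:L}(ii) and Lemma~\ref{lem:asym}(ii), $v_a=-\gamma_a^\varepsilon\ln|x|+C_a+o(1)$ with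
\[
\gamma_a^\varepsilon=\frac1{2\pi}\Big(K\Big(M-\int\rho_\varepsilon\Big)\Big)_a-2N_a=2N_{a^*}+4+O(\varepsilon^2).
\]
Also $e^{v_a}=\sigma_ae^{\phi_a}$, where $\sigma_a$ is bounded in $\mathcal C_4$ because $(\varepsilon,c_\varepsilon)$ stays in a compact set, and $\|e^{\phi_a}\|_{\mathcal Y}\le2$; so $e^{v_a}\le C$ uniformly in $\varepsilon$. The function $u_a(x)=v_a(\varepsilon x)+2\ln\varepsilon$ solves \eqref{eq:CSA}, has the expansion $2\ln\varepsilon-\gamma_a^\varepsilon\ln(\varepsilon|x|)+C_a+o(1)$, and satisfies $e^{u_a}\le C\varepsilon^2$. For general $\lambda$, apply this to the points $\sqrt\lambda\,p_{aj}$ and take $x\mapsto u_a(\sqrt\lambda\,x)$, which replaces $|x|$ by $\sqrt\lambda\,|x|$ in the expansion. Since $\gamma_a^\varepsilon>0$ for small $\varepsilon$, these solutions satisfy \eqref{eq:nontop}. Finally $\sup e^{u_a}$ is positive and tends to $0$ with $\varepsilon$, so infinitely many of them are distinct.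
\end{proof}
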